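# Four matrices that generate $SL_2(\mathbb Z[x,x^{-1}])$

## 1. Column reduction over $\mathbb Z[x,x^{-1}]$ and how far it carries

Let $R=\mathbb Z[x,x^{-1}]$ be the ring of integral Laurent polynomials. It is a UFD of dimension 2 with unit group $R^\times=\{\pm x^i\}$. Is $SL_2(R)$, the group of $2\times2$ matrices of determinant $1$ over $R$, finitely generated? In other words, can all these matrices be written as words in finitely many of them?

For a commutative ring $A$ write
$$e_{12}(a)=\begin{pmatrix}1&a\\0&1\end{pmatrix},\qquad e_{21}(a)=\begin{pmatrix}1&0\\a&1\end{pmatrix},\qquad E_2(A)=\langle e_{12}(a),e_{21}(a):a\in A\rangle .$$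
The answer one would first guess is yes, for the following reason. Since $x$ is a unit, $E_2(R)$ is visibly finitely generated. Put
$$w=\begin{pmatrix}0&1\\-1&0\end{pmatrix},\qquad D=\begin{pmatrix}x&0\\0&x^{-1}\end{pmatrix}.$$
Then $D^je_{12}(x^i)D^{-j}=e_{12}(x^{i+2j})$, so $e_{12}(1)$, $e_{12}(x)$ and $D$ produce every $e_{12}(\pm x^i)$, hence every $e_{12}(r)$, because $e_{12}(r)e_{12}(r')=e_{12}(r+r')$. Moreover $we_{12}(r)w^{-1}=e_{21}(-r)$. So everything would follow if every matrix could be reduced to the identity by row operations. The guess is the following statement.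

**Theorem 1.** $SL_2(R)=E_2(R)$. Consequently $SL_2(R)$ is generated by
$$e_{12}(1),\quad e_{12}(x),\quad w=\begin{pmatrix}0&1\\-1&0\end{pmatrix},\quad D=\begin{pmatrix}x&0\\0&x^{-1}\end{pmatrix}.$$

The second sentence follows from the first by the computation just made. The guess is right, but the obvious reason for it, repeated division, is not a proof. The last section treats a strengthening (Theorem 2) in which further primes are inverted.

We first reduce the question to columns. For a unit $\varepsilon$ of a commutative ring $A$ put $w(\varepsilon)=e_{12}(\varepsilon)e_{21}(-\varepsilon^{-1})e_{12}(\varepsilon)=\begin{pmatrix}0&\varepsilon\\-\varepsilon^{-1}&0\end{pmatrix}$. Multiplying out,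
$$\mathrm{diag}(\varepsilon,\varepsilon^{-1})=w(\varepsilon)w(1)^{-1}\in E_2(A).\tag{1}$$
Also, invertible diagonal matrices normalize $E_2(A)$, since they conjugate $e_{12}(a)$ to some $e_{12}(a')$ and $e_{21}(a)$ to some $e_{21}(a')$.

**Lemma 1.** Let $g\in SL_2(A)$ and suppose $ge_1=\eta\gamma e_1$ with $\eta\in A^\times$, $\gamma\in E_2(A)$. Then $g\in E_2(A)$.

*Proof.* We have $\eta\gamma e_1=\gamma\,\mathrm{diag}(\eta,\eta^{-1})e_1$. So $(\gamma\,\mathrm{diag}(\eta,\eta^{-1}))^{-1}g$ fixes $e_1$ and has determinant $1$; it is some $e_{12}(r)$. By (1), $g\in E_2(A)$. $\square$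

Call a column $(a,b)^T$ unimodular if $a$ and $b$ generate the unit ideal; these are exactly the first columns of matrices in $SL_2$. Call it reducible if it lies in $R^\times E_2(R)e_1$. By Lemma 1, Theorem 1 says that every unimodular column over $R$ is reducible. Three things are clear. Row operations do not change reducibility. A column with a unit entry is reducible. Multiplying one coordinate by a unit does not change reducibility: $\mathrm{diag}(1,\varepsilon)$ fixes $e_1$ and normalizes $E_2(R)$, and the other coordinate is handled by an additional scalar unit.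

Now some tests.

*A prime integer entry.* Let $(p,f)^T$ be unimodular, $p$ prime. Then $f$ is a unit in $R/p=\mathbb F_p[x^{\pm1}]$, so $f\equiv cx^i$ modulo $p$ with $c$ an integer prime to $p$. One row operation gives $(p,cx^i)^T$. Removing the unit $x^i$ leaves the integer column $(p,c)^T$, and Euclid's algorithm in $\mathbb Z$ finishes.

*The column $(1+2x,4)^T$.* Here $4-x^{-2}(2x-1)(2x+1)=4-(4-x^{-2})=x^{-2}$, so one row operation produces a unit.

*The column $(6,3-2x)^T$.* No single row operation produces a unit. If $6+r\cdot(3-2x)=\pm x^i$, setting $x=3/2$ gives $6=\pm(3/2)^i$, which is impossible. And $3-2x+6r=\pm x^i$ is impossible modulo $6$, because the left side has two nonzero coefficients there. But three operations suffice: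
$$\begin{pmatrix}6\\3-2x\end{pmatrix}\to\begin{pmatrix}4x\\3-2x\end{pmatrix}\to\begin{pmatrix}4x\\-1-2x\end{pmatrix}\to\begin{pmatrix}x^{-1}\\-1-2x\end{pmatrix},$$
by $6-2(3-2x)=4x$, then $(3-2x)-x^{-1}\cdot4x=-1-2x$, then $4x-x^{-1}(2x-1)(2x+1)=x^{-1}$.

*The column $(4,\,1+2x+2x^{-1})^T$.* Put $h=x+x^{-1}$. The column is unimodular because $(1+2h)^2-4(h+h^2)=1$. Again no single operation produces a unit. The second entry has three nonzero coefficients modulo $4$, so $1+2h+4r\ne\pm x^i$. And if $4+r(1+2h)=\pm x^i$, evaluate at a root $\zeta$ of $2x^2+x+2$. The two roots are complex conjugate with product $1$, so $|\zeta|=1$, and we would get $4=\pm\zeta^i$ with $|\pm\zeta^i|=1$.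

Which operation should one try now? This is where naive reduction stops: $R$ is not a principal ideal domain (consider the ideal $(2,x-1)$), and a unimodular column carries no evident size to reduce. The one natural number attached to it, $\#R/(a,b)$, is already $1$ and remains $1$ under every row operation.

Over $\mathbb Q$ there is no difficulty. The ring $\mathbb Q[x^{\pm1}]$ is Euclidean, and the column above becomes $(4,0)^T$ in one step. But the steps of Euclid's algorithm over $\mathbb Q$ leave the integral world. The plan is to allow this and to measure it. We build a graph in which Euclid over $\mathbb Q$ gives paths, attach to each vertex a positive integer, its level, and show that a path between two vertices of level $1$ can be pushed down until all its vertices have level $1$. Level-one paths turn out to be words in $E_2(R)$.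

## 2. Vector bundles on $\mathbb P^1_{\mathbb Z}$: facts used

Let $P=\mathbb P^1_{\mathbb Z}=\operatorname{Spec}\mathbb Z[x]\cup\operatorname{Spec}\mathbb Z[x^{-1}]$; the two charts meet in $\operatorname{Spec}R$. The symbols $0$ and $\infty$ denote the disjoint sections $x=0$ and $x^{-1}=0$. As a set, $P$ is the disjoint union of $\operatorname{Spec}R$ and these two sections. A vector bundle $G$ on $P$ is a pair $(G^0,G^\infty)$ of finitely generated projective modules over $\mathbb Z[x]$ and $\mathbb Z[x^{-1}]$ inside a common $R$-module $G^0[x^{-1}]=G^\infty[x]$. The same description holds over a field $K$, with $K$ in place of $\mathbb Z$. We recall five facts.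

*Fact 1 (cohomology).* The two charts compute $H^0(G)=G^0\cap G^\infty$ and $H^1(G)=G^0[x^{-1}]/(G^0+G^\infty)$; there is no $H^2$, for any coherent sheaf. On $P$ these groups are finitely generated over $\mathbb Z$, and forming them commutes with $\otimes\,\mathbb Q$.

*Fact 2 (line bundles).* Let $O(n)=(\mathbb Z[x],x^n\mathbb Z[x^{-1}])$. Every line bundle on $P$ is isomorphic to some $O(n)$: rank-one projective modules over the UFDs $\mathbb Z[x]$, $\mathbb Z[x^{-1}]$ are free, and their generators differ by a unit $\pm x^n$ of $R$. The degree $n$ can be read off on $\mathbb P^1_{\mathbb Q}$ or on any $\mathbb P^1_{\mathbb F_p}$. All cohomology of $O(-1)$ vanishes, since $R=\mathbb Z[x]\oplus x^{-1}\mathbb Z[x^{-1}]$. Put $G(-0)=(xG^0,G^\infty)$ and $G(-\infty)=(G^0,x^{-1}G^\infty)$. The second is $G\otimes O(-1)=G(-1)$, and multiplication by $x$ carries it isomorphically onto the first.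

*Fact 3 (splitting, Grothendieck).* A rank-two bundle on $\mathbb P^1_K$, $K$ a field, is isomorphic to $O(a)\oplus O(b)$ for a unique pair $a\ge b$. Also $H^0(O(n))=0$ for $n<0$, $H^1(O(n))=0$ for $n\ge-1$, and $\dim H^1(O(n))=-n-1$ for $n\le-1$.

*Fact 4 (reflexive modules).* Over a noetherian normal domain, a finitely generated torsion-free module is reflexive if and only if it is the intersection of its localizations at the height-one primes. Finitely generated projective modules are reflexive. Over a regular domain of dimension at most $2$, finitely generated reflexive modules are projective.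

*Fact 5 (lattices).* Let $\omega$ be an area form on a two-dimensional $\mathbb Q$-vector space and $M$ a lattice, i.e. $M\cong\mathbb Z^2$ spanning the space. Its covolume is $|\omega(a,b)|$ for any basis $a,b$, and a sublattice of index $n$ has $n$ times the covolume. A vector $\sigma\in M$ is primitive if it generates $\mathbb Q\sigma\cap M$; then it is part of a basis. If $M$ has covolume $1$, then $\omega(\sigma,M)=\mathbb Z$ for $\sigma$ primitive, and $\sigma,v\in M$ form a basis exactly when $\omega(\sigma,v)=\pm1$.

## 3. The graph of framed bundles and lines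

Put $W=R^2$ and $W_{\mathbb Q}=\mathbb Q[x^{\pm1}]^2$.

**Definition (bundles).** $\mathcal E$ is the set of pairs $E=(E^0,E^\infty)$ where $E^0\subset W$ is a finitely generated projective $\mathbb Z[x]$-module with $E^0[x^{-1}]=W$, $E^\infty\subset W$ is a finitely generated projective $\mathbb Z[x^{-1}]$-module with $E^\infty[x]=W$, and the resulting rank-two bundle $E$ on $P$ is trivial on $\mathbb P^1_{\mathbb Q}$. Put $V=V_E=H^0(P,E)=E^0\cap E^\infty$.

The group $V$ is finitely generated and torsion-free, and $V_{\mathbb Q}=H^0(E_{\mathbb Q})\cong\mathbb Q^2$, so $V\cong\mathbb Z^2$. Triviality of $E_{\mathbb Q}$ means $E^0_{\mathbb Q}=V_{\mathbb Q}\mathbb Q[x]$ and $E^\infty_{\mathbb Q}=V_{\mathbb Q}\mathbb Q[x^{-1}]$, where a $\mathbb Q$-basis of $V_{\mathbb Q}$ is a $\mathbb Q[x^{\pm1}]$-basis of $W_{\mathbb Q}$. Because $\det E$ has degree $0$ on $\mathbb P^1_{\mathbb Q}$, Fact 2 gives $\det E\cong O_P$.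

The purpose of the next lemma is to show that the whole bundle is encoded in the two-dimensional space $V_{\mathbb Q}$, and that every conceivable $V_{\mathbb Q}$ occurs.

**Lemma 2.** The map $E\mapsto V_{\mathbb Q}$ is a bijection from $\mathcal E$ to the set of $\mathbb Q$-spans of $\mathbb Q[x^{\pm1}]$-bases of $W_{\mathbb Q}$. Its inverse is $E^0=W\cap V_{\mathbb Q}\mathbb Q[x]$, $E^\infty=W\cap V_{\mathbb Q}\mathbb Q[x^{-1}]$. Moreover $V_E=W\cap V_{E,\mathbb Q}$.

*Proof.* Let $E\in\mathcal E$. By Fact 4, $E^0$ is the intersection of its localizations at the height-one primes of $\mathbb Z[x]$. Those other than $(x)$ do not contain $x$; they correspond to the height-one primes of $R$, and there the localizations of $E^0$ and $W$ agree. The intersection of the localizations of $W$ at these primes is $W$. Localizing at $(x)$ inverts all nonzero integers, so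
$$E^0=W\cap E^0_{(x)}=W\cap(V_{\mathbb Q}\mathbb Q[x])_{(x)}\supseteq W\cap V_{\mathbb Q}\mathbb Q[x]\supseteq E^0 .$$
Hence $E^0$ is as stated, and similarly $E^\infty$; in particular the map is injective.

Conversely, let $V_{\mathbb Q}$ be the span of a basis and put $E^0:=W\cap V_{\mathbb Q}\mathbb Q[x]$. For some $c$ we have $V_{\mathbb Q}\mathbb Q[x]\subset x^{-c}\mathbb Q[x]^2$, so $E^0\subset x^{-c}\mathbb Z[x]^2$ is finitely generated. Every element of $W\subset V_{\mathbb Q}\mathbb Q[x^{\pm1}]$ lands in $V_{\mathbb Q}\mathbb Q[x]$ after multiplication by a power of $x$, so $E^0[x^{-1}]=W$. Every element of $V_{\mathbb Q}\mathbb Q[x]$ has a nonzero integer multiple in $W$, so $E^0_{\mathbb Q}=V_{\mathbb Q}\mathbb Q[x]$ and $E^0_{(x)}=(V_{\mathbb Q}\mathbb Q[x])_{(x)}$. Since $\mathbb Q[x]=\mathbb Q[x^{\pm1}]\cap\mathbb Q[x]_{(x)}$ and $V_{\mathbb Q}\mathbb Q[x]$ is free over $\mathbb Q[x]$, we have $V_{\mathbb Q}\mathbb Q[x]=W_{\mathbb Q}\cap(V_{\mathbb Q}\mathbb Q[x])_{(x)}$. Intersecting with $W$ gives $E^0=W\cap E^0_{(x)}$. So $E^0$ is finitely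 generated, torsion-free, and the intersection of its localizations at height-one primes; by Fact 4 it is projective. The same holds for $E^\infty:=W\cap V_{\mathbb Q}\mathbb Q[x^{-1}]$. Over $\mathbb Q$ the bundle is given by $V_{\mathbb Q}\mathbb Q[x]$ and $V_{\mathbb Q}\mathbb Q[x^{-1}]$; it is trivial with global sections $V_{\mathbb Q}$. So $E\in\mathcal E$ and $E\mapsto V_{\mathbb Q}$.

Finally $V_E=E^0\cap E^\infty=W\cap V_{\mathbb Q}\mathbb Q[x]\cap V_{\mathbb Q}\mathbb Q[x^{-1}]=W\cap V_{\mathbb Q}$. $\square$

**Definition (lines, incidence).** $\mathcal L$ is the set of one-dimensional $\mathbb Q(x)$-subspaces $\Lambda\subset\mathbb Q(x)^2$. $E$ and $\Lambda$ are incident if $\Lambda\cap V_{\mathbb Q}\ne0$. $\mathcal B$ is the bipartite graph on $\mathcal E\sqcup\mathcal L$ given by incidence.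

A $\mathbb Q$-basis of $V_{\mathbb Q}$ is a $\mathbb Q(x)$-basis of $\mathbb Q(x)^2$, so two $\mathbb Q$-independent vectors of $V_{\mathbb Q}$ never lie in one $\Lambda$. Hence $l=\Lambda\cap V_{\mathbb Q}$ is one-dimensional over $\mathbb Q$ when it is nonzero. The lines incident with $E$ thus correspond to the one-dimensional subspaces $l\subset V_{\mathbb Q}$. We write $\Lambda=\Lambda_l$ and speak of the line $l$ at $E$.

**Lemma 3.** $\mathcal B$ is connected.

*Proof.* This is where Euclid over $\mathbb Q$ enters. By Lemma 2, $GL_2(\mathbb Q[x^{\pm1}])$ acts on $\mathcal B$, transitively on $\mathcal E$. Let $E_1$ have $V_{\mathbb Q}=\mathbb Q^2$, and let $\Lambda_i=\mathbb Q(x)e_i$, which is incident with $E_1$ for $i=1,2$. Since $\mathbb Q[x^{\pm1}]$ is Euclidean, the group is generated by elementary and diagonal matrices, and each such generator $g$ fixes $\Lambda_1$ or $\Lambda_2$. If $g\Lambda_i=\Lambda_i$, then $gE_1$ and $E_1$ are both incident with $\Lambda_i$. For a word $g_1\cdots g_n$, apply $g_1\cdots g_{n-1}$ to the path from $E_1$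 to $g_nE_1$. By induction on $n$, all of $\mathcal E$ lies in one component. Every $\Lambda$ contains a column unimodular over the principal ideal domain $\mathbb Q[x^{\pm1}]$, so $\Lambda=\gamma\Lambda_1$ for some $\gamma$, and $\Lambda$ is incident with $\gamma E_1$. $\square$

**Definition (levels).** Each $\Lambda\in\mathcal L$ contains some $(a,b)\in W$ with $\gcd(a,b)=1$, and then $\Lambda\cap W=R(a,b)$. Put $|\Lambda|:=\#R/(a,b)$. For $E\in\mathcal E$ put $D(E):=\#H^1(P,E(-0))=\#H^1(P,E(-\infty))$. These are the levels of $\Lambda$ and $E$.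

The equality $\Lambda\cap W=R(a,b)$ holds because $\frac fg(a,b)\in W$ with $f,g$ coprime forces $g\mid a$ and $g\mid b$, so that $g$ is a unit. Both levels are finite. A height-one prime of $R$ is generated by a prime element, which cannot divide both $a$ and $b$. So primes containing $(a,b)$ have height $2$; they are maximal, with finite residue field, and $R/(a,b)$ has finite length. The group $H^1(E(-0))$ is finitely generated and vanishes after $\otimes\,\mathbb Q$, because $E(-0)_{\mathbb Q}\cong O(-1)^2$. By Fact 1,
$$D(E)=\#\,W/(xE^0+E^\infty).$$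
For instance, the lines through $(2,x)$, $(2,1+x)$ and $(2,x+x^{-1})$ have levels $1$, $2$ and $\#\mathbb F_2[x^{\pm1}]/(x^2+1)=4$.

*Example A.* Let $V_{\mathbb Q}=\mathbb Qg\oplus\mathbb Qe_2$ with $g=(2,x)$. Since $e_1=\frac12g-\frac x2e_2$, we have $V_{\mathbb Q}\mathbb Q[x]=\mathbb Q[x]^2$ and $E^0=\mathbb Z[x]^2$. An element $\alpha g+\beta e_2$ with $\alpha,\beta\in\mathbb Q[x^{-1}]$ is $(u,\frac{ux}2+\beta)$ with $u=2\alpha$. Integrality means $u\in\mathbb Z[x^{-1}]$, $u(\infty)=2m$ even, and second coordinate in $mx+\mathbb Z[x^{-1}]$. So $E^\infty$ has basis $g,(x^{-1},0)$, and for instance $(0,1)=x^{-1}g-2(x^{-1},0)$. Here $V=W\cap V_{\mathbb Q}=\mathbb Zg\oplus\mathbb Ze_2$. Modulo $xE^0=x\mathbb Z[x]^2$ only nonpositive powers of $x$ survive, and $E^\infty$ fills everything except that the constant term of the first coordinate must be even. So $D(E)=2$.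

*Example B.* Let $h=x+x^{-1}$ and $V_{\mathbb Q}=\mathbb Qg\oplus\mathbb Qe_2$ with $g=(2,h)$. It contains $e_2$ and also $2g+e_2=(4,1+2h)$, our stubborn column. So this bundle joins the line of the stubborn column to the line of $e_2$. As in Example A,
$$E^0=\{(u,v):u\in\mathbb Z[x],\ u(0)=2m,\ v\in mx^{-1}+\mathbb Z[x]\},$$
with basis $(2,x^{-1}),(x,0)$, and $(0,1)=x(2,x^{-1})-2(x,0)$. Exchanging $x$ and $x^{-1}$ gives $E^\infty$, with basis $(2,x),(x^{-1},0)$. Again $V=\mathbb Zg\oplus\mathbb Ze_2$. The sum $xE^0+E^\infty$ consists of all $(u,v)\in W$ for which the coefficients of $x^0$ and $x^1$ in $u$ are even: use $(2,x)\in E^\infty$, $(2x,1)\in xE^0$, $0\times x\mathbb Z[x]\subset xE^0$ and $0\times\mathbb Z[x^{-1}]\subset E^\infty$. So $H^1(E(-0))\cong(\mathbb Z/2)^2$ and $D(E)=4$. Likewise $H^1(E)=W/(E^0+E^\infty)\cong\mathbb Z/2$, given by the parity of the constant term of $u$.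

## 4. Two lattices at a bundle, and the level formula

Let $E\in\mathcal E$. Elements of $V_{\mathbb Q}\mathbb Q[x]$ are unique sums $\sum x^iv_i$ with $v_i\in V_{\mathbb Q}$; evaluation at $x=0$ sends such a sum to $v_0$. Write $e(0)\in V_{\mathbb Q}$ for the value of $e\in E^0$, and similarly $e(\infty)$ for $e\in E^\infty$. The kernel of $e\mapsto e(0)$ on $E^0$ is $W\cap xV_{\mathbb Q}\mathbb Q[x]=xE^0$. So
$$M_0:=E^0/xE^0,\qquad M_\infty:=E^\infty/x^{-1}E^\infty$$
are, via evaluation, subgroups of $V_{\mathbb Q}$. They are finitely generated and span $V_{\mathbb Q}$, so they are lattices, and they contain $V$.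

We have $H^0(E(-0))=0$, since this group is torsion-free and vanishes rationally. So the sequence $0\to E(-0)\to E\to E|_0\to0$ and its analogue at $\infty$ give exact sequences
$$0\to V\to M_\bullet\to H^1(E(-\bullet))\to H^1(E)\to0,\qquad\bullet\in\{0,\infty\},\tag{2}$$
and therefore
$$[M_0:V]\cdot\#H^1(E)=D(E)=[M_\infty:V]\cdot\#H^1(E).\tag{3}$$
So $[M_0:V]=[M_\infty:V]$, and there is an area form $\omega$ on $V_{\mathbb Q}$, unique up to sign, for which both $M_0$ and $M_\infty$ have covolume $1$.

**Definition.** For a line $l\subset V_{\mathbb Q}$ let $\sigma_0(l),\sigma_\infty(l),s$ generate $l\cap M_0$, $l\cap M_\infty$, $l\cap V$ (each defined up to sign), and write $s=\pm m_0\sigma_0=\pm m_\infty\sigma_\infty$ with integers $m_0,m_\infty\ge1$. Put $k(l)=m_0/m_\infty$, so that $\sigma_\infty=\pm k(l)\sigma_0$. The line $l$ is neutral if $k(l)=1$. When the bundle needs to be named we write $m_0(l;E)$, and so on.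

*Example A, continued.* From $e_1=\frac12g-\frac x2e_2$ we read off $e_1(0)=\frac12g$, so $M_0=\mathbb Z\frac g2\oplus\mathbb Ze_2$. From $(x^{-1},0)=\frac{x^{-1}}2g-\frac12e_2$ we get $M_\infty=\mathbb Zg\oplus\mathbb Z\frac{e_2}2$. The normalization is $\omega(g,e_2)=\pm2$. The line $\mathbb Qg$ has $m_0=2$, $m_\infty=1$, $k=2$; the line $\mathbb Qe_2$ has $m_0=1$, $m_\infty=2$, $k=\frac12$; the line of $g+e_2=(2,1+x)$ has $m_0=m_\infty=1$ and is neutral.

*Example B, continued.* Here $(2,x^{-1})=g-xe_2$ has value $g$ at $0$, and $(x,0)=\frac x2g-\frac{x^2+1}2e_2$ has value $-\frac12e_2$. So $M_0=\mathbb Zg\oplus\mathbb Z\frac{e_2}2$, and by symmetry $M_\infty=M_0$. All lines are neutral. The line $\mathbb Qg$ has $m_0=m_\infty=1$; the lines of $e_2$ and of $2g+e_2$ have $m_0=m_\infty=2$. Formula (3) reads $2\cdot2=4$.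

Let $l$ be a line at $E$ with generator $s$ of $l\cap V$, and let $Z$ be the zero scheme of the section $s\in H^0(E)$: in a local basis of $E$ it is cut out by the two coordinates of $s$. Let $z_\bullet=z_\bullet(l;E)$ be the order of the part of $O_Z$ supported on the section $\bullet\in\{0,\infty\}$. The next lemma compares the levels of incident vertices and identifies bundles of level one.

**Lemma 4.** (a) If $D(E)=1$ then $E=V\otimes O_P$; in particular a $\mathbb Z$-basis of $V$ is an $R$-basis of $W$.

(b) For $l$ at $E$, with $s$ as above, $Z$ is finite, $s$ generates $\Lambda_l\cap W$ over $R$, and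
$$D(E)=|\Lambda_l|\,z_0\,z_\infty .\tag{4}$$
Moreover $z_\bullet=1$ if and only if $m_\bullet=1$. Hence $|\Lambda_l|\le D(E)$, with equality if and only if $m_0=m_\infty=1$.

*Proof.* (a) By (3), $V=M_0$. The determinant of the natural map $V\otimes O_P\to E$ is a section of a bundle isomorphic to $O_P$, i.e. an integer. Along the section $0$ the map is the isomorphism $V\to M_0$, so the integer is a unit. Hence the map is an isomorphism, and restricting to $\operatorname{Spec}R$ gives $W=V\otimes R$.

(b) **Step 1: $Z$ consists of finitely many closed points.** On $\mathbb P^1_{\mathbb Q}$, $s$ is a nonzero constant section of a trivial bundle and has no zeros. Suppose it vanished at the generic point of the fibre over a prime $q$. Since $E^0/q$ and $E^\infty/q$ are torsion-free, we would have $s\in qE^0\cap qE^\infty$, so $s/q\in V$, contradicting the choice of $s$. The remaining points of $P$ are closed. So $Z$ is a closed set consisting of closed points; it is finite, and $O_Z$ is a finite ring.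

**Step 2: $s$ generates $\Lambda_l\cap W$.** Let $t$ be a generator and $s=ft$ with $f\in R$. If $f$ were not a unit, a prime element $\pi\mid f$ would give a non-closed point $(\pi)$ of $Z$. So $f$ is a unit, and the part of $O_Z$ on $\operatorname{Spec}R$ has order $|\Lambda_l|$. Hence $\#O_Z=|\Lambda_l|z_0z_\infty$.

**Step 3: $\#O_Z=D(E)$.** The sequence
$$0\to O\xrightarrow{\ s\ }E\xrightarrow{\ s\wedge\ }I_Z\otimes\det E\to0$$
is exact. Locally $s=(a,b)$, and the second map is $(u,v)\mapsto av-bu$, with image $(a,b)$. If $av=bu$, then $(u,v)$ is a multiple of $(a,b)$, because $a,b$ have no common factor in the regular local ring, which is a UFD. We know $\det E\cong O_P$. Twist by $O(-1)$. Since all cohomology of $O(-1)$ vanishes, $H^1(E(-1))\cong H^1(I_Z(-1))$. From $0\to I_Z(-1)\to O(-1)\to O_Z\to0$ (on a finite set of closed points the twist does not matter) we get $H^0(O_Z)\cong H^1(I_Z(-1))$. So $D(E)=\#H^1(E(-1))=\#O_Z$, which is (4).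

**Step 4: when $z_\bullet=1$.** $Z$ contains the point $(0,q)$ if and only if $s(0)=\pm m_0\sigma_0\in qM_0$, i.e. if and only if $q\mid m_0$, because $\sigma_0$ is primitive. So $z_0=1$ if and only if $m_0=1$; similarly at $\infty$. $\square$

In Example B, formula (4) gives level $4$ for $\mathbb Qg$. The lines of $e_2$ and $(4,1+2h)$ have level $1$, so $z_0z_\infty=4$ for each. For $e_2=x(2,x^{-1})-2(x,0)$ the coordinates in the basis of $E^0$ are $(x,-2)$, so $z_0=2$ and hence $z_\infty=2$.

## 5. Level-one paths are words in $E_2(R)$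

Let $\mathcal B_{\le N}$ and $\mathcal B_{<N}$ be the full subgraphs of $\mathcal B$ on the vertices of level $\le N$, respectively $<N$. This section shows what remains to be proved.

**Proposition 5.** If $\mathcal B_{\le1}$ is connected, then $SL_2(R)=E_2(R)$.

*Proof.* A line has level $1$ if and only if it is $\mathbb Q(x)s$ with $s\in R^2$ unimodular. Let $T$ be the set of lines $\mathbb Q(x)\gamma e_1$ with $\gamma\in E_2(R)$.

**Step 1: $T$ is closed under passing through a level-one bundle.** Let $\Lambda\in T$, $D(E)=1$, and let $\Lambda,\Lambda'$ be incident with $E$. We show $\Lambda'\in T$. Write $\Lambda=\mathbb Q(x)\gamma e_1$ and let $s$ generate $\Lambda\cap V_E$. By Lemma 4(b), $s$ generates $\Lambda\cap W$, and so does $\gamma e_1$, because it is unimodular. So $s=\varepsilon\gamma e_1$ with $\varepsilon\in R^\times$. Complete $s$ to a $\mathbb Z$-basis $(s,t)$ of $V_E$. By Lemma 4(a) it is an $R$-basis of $R^2$, so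
$$\gamma^{-1}(s\,|\,t)=\begin{pmatrix}\varepsilon&c\\0&\varepsilon'\end{pmatrix}=\varepsilon\,e_{12}(c\varepsilon'^{-1})\,\delta,\qquad\varepsilon'\in R^\times,\quad\delta=\mathrm{diag}(1,\varepsilon^{-1}\varepsilon').$$
The group $\Lambda'\cap V_E$ is generated by $as+bt$ with coprime integers $a,b$. Choose $\kappa\in SL_2(\mathbb Z)=E_2(\mathbb Z)$ with first column $(a,b)^T$. As $\delta e_1=e_1$,
$$\gamma^{-1}(as+bt)=\varepsilon\,e_{12}(c\varepsilon'^{-1})\,\delta\kappa e_1=\varepsilon\,e_{12}(c\varepsilon'^{-1})\,(\delta\kappa\delta^{-1})\,e_1,$$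
and $\delta\kappa\delta^{-1}\in E_2(R)$. So $\Lambda'\in T$.

**Step 2: conclusion.** The line $\mathbb Q(x)e_1$ lies in $T$. By hypothesis every level-one line is joined to it by a path through level-one vertices, so by Step 1 every level-one line lies in $T$. Let $g\in SL_2(R)$. Then $ge_1$ is unimodular, so $\mathbb Q(x)ge_1=\mathbb Q(x)\gamma e_1$ with $\gamma\in E_2(R)$. Both $ge_1$ and $\gamma e_1$ generate the intersection of this line with $R^2$, so $ge_1=\varepsilon\gamma e_1$ with $\varepsilon\in R^\times$, and Lemma 1 gives $g\in E_2(R)$. $\square$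

So we must show that $\mathcal B_{\le1}$ is connected, knowing that $\mathcal B$ is.

## 6. Moves between bundles, and the case $M_0=M_\infty$

To replace pieces of a path we need bundles incident with two given lines. Let $l\ne l'$ be lines at $E$.

**Definition (move).** $E(l,l')\in\mathcal E$ is the bundle with
$$V_{E(l,l'),\mathbb Q}=l\oplus x\,l'.\tag{5}$$

By Lemma 2 this makes sense: if $l=\mathbb Qa$ and $l'=\mathbb Qb$, then $a,xb$ is a basis of $W_{\mathbb Q}$. The bundle $E(l,l')$ is incident with both $\Lambda_l$ and $\Lambda_{l'}$. By the lines $l$ and $l'$ at $E(l,l')$ we mean $\Lambda_l\cap V_{E(l,l'),\mathbb Q}=l$ and $\Lambda_{l'}\cap V_{E(l,l'),\mathbb Q}=xl'$. Since $(l\oplus xl')\mathbb Q[x]=\{f\in V_{\mathbb Q}\mathbb Q[x]:f(0)\in l\}$ and $(l\oplus xl')\mathbb Q[x^{-1}]=x\{f\in V_{\mathbb Q}\mathbb Q[x^{-1}]:f(\infty)\in l'\}$, intersecting with $W=xW$ gives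
$$E(l,l')^0=\{e\in E^0:e(0)\in l\},\qquad E(l,l')^\infty=x\,\{e\in E^\infty:e(\infty)\in l'\}.\tag{6}$$

**Lemma 6.** Let $E^*=E(l,l')$.
(a) $D(E^*)=D(E)\cdot|\omega(\sigma_0(l),\sigma_\infty(l'))|$.
(b) $z_0(l;E^*)=z_0(l;E)/m_0(l;E)$.

*Proof.* (a) Write $\sigma_0=\sigma_0(l)$, $\sigma_\infty=\sigma_\infty(l')$, and let
$$F:=E^*(-\infty)=(E^{*0},x^{-1}E^{*\infty}).$$
By (6), $F$ is the kernel of the surjection from $E$ to the sheaf $M_0/\mathbb Z\sigma_0\oplus M_\infty/\mathbb Z\sigma_\infty$ living on the sections $0$ and $\infty$. Via $\omega(\sigma_0,\cdot)$ and $\omega(\sigma_\infty,\cdot)$ the two summands are identified with $\mathbb Z$. As $H^0(F)=0$, we get an exact sequence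
$$0\to V\to\mathbb Z^2\to H^1(F)\to H^1(E)\to0 .$$
The first map is $v\mapsto(\omega(\sigma_0,v),\omega(\sigma_\infty,v))$. In coordinates for which $\omega$ is the determinant, its matrix has determinant $\omega(\sigma_0,\sigma_\infty)$, which is nonzero since $l\ne l'$. The lattice $V$ has covolume $[M_0:V]$, so the image has index $|\omega(\sigma_0,\sigma_\infty)|\,[M_0:V]$ in $\mathbb Z^2$. Hence
$$D(E^*)=\#H^1(F)=|\omega(\sigma_0,\sigma_\infty)|\,[M_0:V]\,\#H^1(E),$$
and (3) finishes the proof.

(b) Let $s$ generate $l\cap V_E$. By (5) and Lemma 2, $s\in W\cap V_{E^*,\mathbb Q}=V_{E^*}$. It is primitive there: if $s/q\in V_{E^*}\subset E^{*0}\subset E^0$ for a prime $q$, then $s\in qE^0$ would vanish in $E$ at the generic point of the fibre over $q$, against the finiteness of $Z$. So $s$ also generates $l\cap V_{E^*}$, and the same section computes both sides.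

Let $A$ be the local ring of $P$ at $(0,q)$. As $\sigma_0$ is primitive in $M_0$, there is a basis $e_1,e_2$ of $E^0$ over $A$ with $e_1(0)=\sigma_0$. (Here $e_1,e_2$ denote this local basis.) Since $s(0)=\pm m_0\sigma_0$, we have $s=ae_1+xb'e_2$ with $a(0)=\pm m_0$. By (6), $E^{*0}$ has local basis $e_1,xe_2$, in which $s$ has coordinates $(a,b')$. The sequence
$$0\to A/(a,b')\xrightarrow{\ x\ }A/(a,xb')\to A/(a,x)\to0$$
is exact. Indeed, if $xf=\alpha a+\beta xb'$, then $x\mid\alpha a$, and $x\nmid a$, so $\alpha=x\alpha'$ and $f=\alpha'a+\beta b'$. Finally $A/(a,x)=\mathbb Z_{(q)}/m_0$. Multiplying over all $q$ gives $z_0(l;E)=z_0(l;E^*)\,m_0(l;E)$. $\square$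

*Example A, continued.* Take $l=\mathbb Qg$, $l'=\mathbb Qe_2$. Then $|\omega(\sigma_0(l),\sigma_\infty(l'))|=|\omega(\frac g2,\frac{e_2}2)|=\frac12$, so $E(l,l')$ has level $1$. Indeed $V_{E(l,l'),\mathbb Q}$ is spanned by $(2,x)$ and $(0,x)$, hence by $(1,0)$ and $(0,x)$. The detour through $E(l,l')$ joins $\Lambda_l$ to $\Lambda_{l'}$ at level $1$.

This suggests a descent: at a bundle $E$ of maximal level on a path, look for pairs with $0<|\omega(\sigma_0(l),\sigma_\infty(l'))|<1$ and use the moves to go around $E$. When $M_0\ne M_\infty$ there are such pairs, as Section 8 shows. But the approach stops when $M_0=M_\infty$. Then every value $\omega(\sigma_0(l),\sigma_\infty(l'))$ is an integer, and no move from $E$ lowers the level. Example B is of this kind: $D(E)=4$, the lines of $e_2$ and of $(4,1+2h)$ both have level $1$, and every move from $E$ leads to level at least $4$. (Neutral lines of low level cause a similar difficulty even when $M_0\ne M_\infty$, since by Section 8 pairs with $0<|\omega|<1$ never involve neutral lines.)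

To get past this we use moves that keep the level but lower a second invariant, the splitting type modulo a prime dividing the level.

## 7. Splitting types modulo a prime dividing the level

Let $p$ be a prime with $p\mid D(E)$, and let $E_p$ be the restriction of $E$ to $\mathbb P^1_{\mathbb F_p}$. As $\det E\cong O_P$, Fact 3 gives $E_p\cong O(k)\oplus O(-k)$ with $k=k_p(E)\ge0$. Since there is no $H^2$, the sequence $0\to E(-1)\xrightarrow{p}E(-1)\to E_p(-1)\to0$ gives $H^1(E_p(-1))=H^1(E(-1))/p$, which is nonzero because $p\mid D(E)$. Its dimension is $k$, so $k\ge1$. Let $S\subset E_p$ be the line subbundle of degree $k$; it is unique, because there are no nonzero maps $O(k)\to O(-k)$. Let $d_0\subset M_0/p$ and $d_\infty\subset M_\infty/p$ be its fibres at $0$ and $\infty$. Write $l\equiv d_\bullet$ if $\sigma_\bullet(l)$ mod $p$ spans $d_\bullet$.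

**Lemma 7.** Let $p\mid D(E)$, $k=k_p(E)$.

(a) If $l\not\equiv d_0$ then $p\mid m_0(l)$; if $l\not\equiv d_\infty$ then $p\mid m_\infty(l)$.

(b) Let $E^*=E(l,l')$; let $\epsilon_0=1$ if $l\not\equiv d_0$, else $0$; let $\epsilon_\infty=1$ if $l'\not\equiv d_\infty$, else $0$. Then $E_p^*\cong O(\kappa)\oplus O(-\kappa)$ with $\kappa=k+1-\epsilon_0-\epsilon_\infty\ge0$. In particular, if $p\mid D(E^*)$, then $k_p(E^*)=\kappa\ge1$.

(c) If in (b) $p\mid D(E^*)$ and $l\equiv d_0(E)$, then $l'\not\equiv d_0(E^*)$.

*Proof.* (a) Let $s$ generate $l\cap V$. Since $E_p/S\cong O(-k)$ has no nonzero sections, $s$ mod $p$ lies in $H^0(S)$. So $m_0\sigma_0$ mod $p$ lies in $d_0$. If $\sigma_0$ mod $p$ does not, then $p\mid m_0$. The same works at $\infty$.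

(b) Let $F=E^*(-\infty)$ be as in the proof of Lemma 6. The quotient $E/F$ is $\mathbb Z$-flat, so $F_p\subset E_p$ is the kernel of
$$E_p\to(M_0/p)/\langle\sigma_0(l)\rangle\oplus(M_\infty/p)/\langle\sigma_\infty(l')\rangle .$$
On $S$, the component at $0$ factors through the fibre $d_0$. It is zero if $l\equiv d_0$ and onto otherwise. Likewise at $\infty$ with $l'$. So $S\cap F_p$ is a line bundle of degree $k-\epsilon_0-\epsilon_\infty$. It is saturated in $F_p$, because $F_p/(S\cap F_p)\subset E_p/S$ is torsion-free. Now $E_p^*=F_p(\infty)$ has degree $0$ and contains the line subbundle $(S\cap F_p)(\infty)$ of degree $\kappa=k+1-\epsilon_0-\epsilon_\infty\ge k-1\ge0$, with quotient of degree $-\kappa$. Extensions of $O(-\kappa)$ by $O(\kappa)$ are classified by $H^1(O(2\kappa))=0$. So $E_p^*\cong O(\kappa)\oplus O(-\kappa)$. If $p\mid D(E^*)$, then $k_p(E^*)\ge1$ by the discussion before the lemma, and $k_p(E^*)=\kappa$. For $\kappa\ge1$ the distinguished subbundle of $E_p^*$ is $S^*=(S\cap F_p)(\infty)$.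

(c) Here $\kappa\ge1$, and near $0$ we have $S^*=S$, since $\epsilon_0=0$. Let $M_0^*=E^{*0}/xE^{*0}$. The inclusion $E^{*0}\subset E^0$ induces $M_0^*\to M_0$, with image $l\cap M_0=\mathbb Z\sigma_0(l)$ by (6). After $\otimes\,\mathbb Q$ it is the map $l\oplus xl'\to V_{\mathbb Q}$ which is the identity on $l$ and $0$ on $xl'$. So its kernel is $M_0^*\cap xl'=\mathbb Z\sigma_0^*(l')$, where $\sigma_0^*$ refers to $E^*$. Since $\sigma_0(l)\notin pM_0$, the kernel of $M_0^*/p\to M_0/p$ is spanned by $\sigma_0^*(l')$. But this map carries $d_0(E^*)$ isomorphically onto $d_0(E)\ne0$, since $S^*=S$ near $0$. So $\sigma_0^*(l')$ mod $p$ does not span $d_0(E^*)$. $\square$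

*Example B, continued.* Here $p=2$ and $H^1(E(-0))\cong(\mathbb Z/2)^2$, so $k=2$. The line $\mathbb Qg$ has $m_0=m_\infty=1$, so by (a) $d_0=d_\infty$ is the class of $g$ in $M_0/2=M_\infty/2$. Put $l=\mathbb Qe_2$ and $l'=\mathbb Q(2g+e_2)$, with primitive vectors $\frac12e_2$ and $g+\frac12e_2$. Neither is $\equiv g$ mod $2$, and $|\omega(\sigma_0(l),\sigma_\infty(l'))|=1$. So $E^*=E(l,l')$ is again of level $4$, is incident with both lines, and has $k_2(E^*)=2+1-1-1=1$.

## 8. Linked lines for two unimodular lattices

Keep $M_0,M_\infty\subset V_{\mathbb Q}$ and $\omega$ as in Section 4.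

**Definition.** Lines $l,l'$ are linked if $0<|\omega(\sigma_0(l),\sigma_\infty(l'))|<1$ or $0<|\omega(\sigma_0(l'),\sigma_\infty(l))|<1$. A line is of $0$-type if $k(l)>1$ and of $\infty$-type if $k(l)<1$.

Since $\sigma_\infty(l)=\pm k(l)\sigma_0(l)$, we have
$$\omega(\sigma_0(l),M_\infty)=k(l)^{-1}\mathbb Z,\qquad\omega(M_0,\sigma_\infty(l'))=k(l')\mathbb Z .$$
So $0<|\omega(\sigma_0(l),\sigma_\infty(l'))|<1$ forces $k(l)>1$ and $k(l')<1$. In particular linked lines are non-neutral, one of each type. In Example A, $\mathbb Qg$ and $\mathbb Qe_2$ are linked. By Lemma 6(a), linked lines at $E$ are exactly those joined by a move that lowers the level.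

**Lemma 8.** If $M_0\ne M_\infty$, the set of non-neutral lines is nonempty and connected under linking. Moreover, if $l$ is neutral, every line $\mathbb Qv$ with $v\in M_0$, $\omega(\sigma_0(l),v)=\pm1$, and every line $\mathbb Qw$ with $w\in M_\infty$, $\omega(\sigma_0(l),w)=\pm1$, is non-neutral.

*Proof.* Let $\mathcal F$ be the Farey graph of $M_0$: lines $l,l'$ are adjacent if $\sigma_0(l),\sigma_0(l')$ form a basis of $M_0$, i.e. if $|\omega(\sigma_0(l),\sigma_0(l'))|=1$. It is connected, since $SL_2(\mathbb Z)$ is generated by elementary matrices. We shall follow paths in $\mathcal F$ and replace each of their edges, or pairs of edges, by chains of linked lines.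

**Step 1: neighbors of an $\infty$-type line.** If $k(l)<1$ and $l'$ is $\mathcal F$-adjacent to $l$, then $|\omega(\sigma_0(l'),\sigma_\infty(l))|=k(l)\in(0,1)$. So $l$ and $l'$ are linked and $l'$ is of $0$-type.

**Step 2: neighbors of a neutral line.** Let $l$ be neutral and $u=\sigma_0(l)=\pm\sigma_\infty(l)$, primitive in both lattices. Choose $v\in M_0$, $w\in M_\infty$ with $\omega(u,v)=\omega(u,w)=1$. Then $w=v+\tau u$ with $\tau\in\mathbb Q$. Here $\tau\notin\mathbb Z$, since otherwise $M_\infty=\mathbb Zu+\mathbb Zw=\mathbb Zu+\mathbb Zv=M_0$. Put $v_j=v+ju$ and $w_i=w+iu$; these are primitive in $M_0$ and $M_\infty$. Then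
$$|\omega(v_j,w_i)|=|\tau+i-j|\ne0 .$$
For given $j$ this is $<1$ for exactly two consecutive values of $i$, and for given $i$ for exactly two consecutive values of $j$. So each $\mathbb Qv_j$ is of $0$-type, each $\mathbb Qw_i$ is of $\infty$-type, and following the links in zigzag, all of them are connected to each other under linking. The $\mathbb Qv_j$ are exactly the $\mathcal F$-neighbors of $l$, so all these neighbors are of $0$-type and mutually connected. As every $v'\in M_0$ with $\omega(u,v')=\pm1$ is some $\pm v_j$, and every $w'\in M_\infty$ with $\omega(u,w')=\pm1$ is some $\pm w_i$, the last statement of the lemma is proved.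

**Step 3: two adjacent $0$-type lines $l_1,l_2$ are linked to a common line.** Use coordinates on $V_{\mathbb R}$ in which $\sigma_0(l_1)=(1,0)$, $\sigma_0(l_2)=(0,1)$, and write $M=M_\infty$, of covolume $1$. A nonzero point of $M$ on an axis is a multiple of some $\sigma_\infty(l_i)=\pm k(l_i)\sigma_0(l_i)$, so it has a coordinate of absolute value $>1$.

Suppose $M\cap(-1,1)^2=\{0\}$. Then $Q=[0,1)^2$ injects into $\mathbb R^2/M$, which has area $1$. So the image of the closed square $\bar Q$ is closed and of full measure; its complement is open of measure zero, hence empty, and $\bar Q$ surjects onto $\mathbb R^2/M$. In fact $Q$ already surjects. Given a point $q$ and $0<\varepsilon\le1$, some $\lambda_\varepsilon\in M$ has $q+(\varepsilon,\varepsilon)-\lambda_\varepsilon\in\bar Q$. Only finitely many $\lambda_\varepsilon$ occur, so a fixed $\lambda$ works along a sequence $\varepsilon\to0^+$. Each coordinate $y$ of $q-\lambda$ satisfies $0\le y+\varepsilon\le1$ along this sequence, so $0\le y<1$, i.e. $q-\lambda\in Q$.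

For $q=(1,0)$ this gives $\lambda=(a,b)\in M$ with $0<a\le1$, $-1<b\le0$. Here $a=1$, since otherwise $\lambda$ is a nonzero point of the open square; and $b\ne0$, since $(1,0)\notin M$ by the remark on axis points. So $\lambda=(1,b)$ with $-1<b<0$. For $q=(0,1)$ we get likewise $\lambda'=(a',1)\in M$ with $-1<a'<0$. Then $\lambda+\lambda'=(1+a',1+b)\in(0,1)^2$ is a nonzero point of $M$ in the open square, a contradiction.

So there is $0\ne(X,Y)\in M$ with $|X|,|Y|<1$, and by the remark it is off the axes. Let $l'$ be its line. The point $(X,Y)$ is an integer multiple of $\sigma_\infty(l')$, so the coordinates of $\sigma_\infty(l')$ also have absolute values in $(0,1)$. These absolute values are $|\omega(\sigma_0(l_i),\sigma_\infty(l'))|$, $i=1,2$, in some order. So $l'$ is linked to both $l_1$ and $l_2$.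

**Step 4: assembling.** By Steps 1 and 2, all $\mathcal F$-neighbors of a line not of $0$-type are of $0$-type; in particular $0$-type lines exist. Take an $\mathcal F$-path between two $0$-type lines. Consecutive $0$-type lines on it are connected under linking by Step 3. A vertex not of $0$-type lies between two $0$-type lines, and these are connected by Step 1 if the vertex is of $\infty$-type, by Step 2 if it is neutral. So all $0$-type lines are connected under linking. Every $\infty$-type line is linked to a $0$-type line by Step 1. $\square$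

*Example B, concluded.* Let $E^*$ be the bundle found at the end of Section 7, and put $G=x(4,1+2h)=(4x,2x^2+x+2)$, so $V_{E^*,\mathbb Q}=\langle e_2,G\rangle$. By (6), $E^{*0}=\{(u,v):u\in x\mathbb Z[x],\,v\in\mathbb Z[x]\}$, with basis $(x,0),(0,1)$. Since $(x,0)=\frac14G-\frac14(2x^2+x+2)e_2$, its value at $0$ is $\frac14G-\frac12e_2$, and
$$M_0^*=\mathbb Ze_2\oplus\mathbb Z\bigl(\tfrac14G-\tfrac12e_2\bigr).$$
In $E^\infty$ the basis vectors $(2,x)$, $(x^{-1},0)$ have values $g$, $-\frac12e_2$ at $\infty$. So the elements with value in $\mathbb Q(g+\frac12e_2)$ have basis $(2-x^{-1},x)$, $(x^{-2},0)$, and $E^{*\infty}$ has basis $(2x-1,x^2)$, $(x^{-1},0)$. Now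
$$(2x-1,x^2)=\bigl(\tfrac12-\tfrac1{4x}\bigr)G+\bigl(-\tfrac34+\tfrac1{2x}\bigr)e_2,\qquad(x^{-1},0)=\tfrac1{4x^2}G-\tfrac{2x^2+x+2}{4x^2}e_2,$$
so the values at $\infty$ are $\frac12G-\frac34e_2$ and $-\frac12e_2$, and
$$M_\infty^*=\mathbb Z\tfrac12e_2\oplus\mathbb Z\bigl(\tfrac12G-\tfrac14e_2\bigr).$$
The two lattices now differ. Both have covolume $1$ for $\omega^*(e_2,G)=4$. Put $t=\frac14G-\frac12e_2$, primitive in $M_0^*$, and $r=\frac12G-\frac14e_2$, primitive in $M_\infty^*$. Also $\frac12G$ is primitive in $M_0^*$ and $\frac12e_2$ in $M_\infty^*$. One computes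
$$|\omega^*(\tfrac12G,r)|=\tfrac12,\qquad|\omega^*(t,r)|=\bigl|\tfrac14-1\bigr|=\tfrac34,\qquad|\omega^*(t,\tfrac12e_2)|=\tfrac12 .$$
So $\mathbb QG,\mathbb Qr,\mathbb Qt,\mathbb Qe_2$ is a chain of linked lines. Through bundles of levels $2,3,2$ it joins the line of the stubborn column $(4,1+2h)$ to the line of $4r=(8x,4x^2+2x+3)$, then to the line of $4t=x(4,1+2x)$, then to $\mathbb Q(x)e_2$. The level-$4$ bundle has been avoided.

## 9. Low lines at a bundle of level $N$

Fix $N\ge2$ and a prime $p\mid N$. By Lemma 4(b), if $D(E)<N$, then all lines incident with $E$ have level $<N$. For $D(E)=N$ put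
$$\mathrm{Low}(E)=\{\Lambda\text{ incident with }E:\ |\Lambda|<N\}=\{\Lambda_l:\ m_0(l)>1\text{ or }m_\infty(l)>1\},$$
and call $l$ low at $E$ if $\Lambda_l\in\mathrm{Low}(E)$. Non-neutral lines are low, since $m_0\ne m_\infty$. In Example B, with $N=4$, the lines of $e_2$ and $(4,1+2h)$ are low and $\mathbb Qg$ is not.

**Proposition 9.** If $D(E)=N$, then $\mathrm{Low}(E)$ is nonempty and lies in one connected component $c(E)$ of $\mathcal B_{<N}$.

*Proof.* We use induction on $k=k_p(E)\ge1$. Assume the statement for all $E'$ with $D(E')=N$ and $k_p(E')<k$ (no assumption if $k=1$). There are two ways of joining lines at a bundle $E$ with $D(E)=N$, $k_p(E)=k$.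

(i) If $l,l'$ are linked at $E$, then $\Lambda_l,\Lambda_{l'}$ lie in one component of $\mathcal B_{<N}$. Say $0<|\omega(\sigma_0(l),\sigma_\infty(l'))|<1$. Then $E(l,l')$ has level $<N$ by Lemma 6(a), and it is incident with both lines, which therefore have level $<N$.

(ii) Call $(l,l')$ a good pair at $E$ if $|\omega(\sigma_0(l),\sigma_\infty(l'))|=1$, $l\not\equiv d_0$ and $l'\not\equiv d_\infty$. (The pair used in Example B is one.) Then $l,l'$ are low, and $\Lambda_l,\Lambda_{l'}$ lie in one component of $\mathcal B_{<N}$. They are low by Lemma 7(a). The bundle $E^*=E(l,l')$ has $D(E^*)=N$ by Lemma 6(a), and $k_p(E^*)=k-1$ by Lemma 7(b). Here $k-1\ge1$ because $p\mid N$; so for $k=1$ there are no good pairs. By the induction hypothesis $\mathrm{Low}(E^*)$, which contains $\Lambda_l$ and $\Lambda_{l'}$, lies in one component of $\mathcal B_{<N}$.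

Call $l$ special at $E$ if it is neutral, $l\equiv d_0$ and $l\equiv d_\infty$; otherwise ordinary. Ordinary lines are low: non-neutral ones always are, and neutral ordinary ones are by Lemma 7(a). (In Example B, $\mathbb Qg$ is special, and the lines of $e_2$ and $2g+e_2$ are ordinary.)

**Step 1.** This step joins the ordinary lines at one bundle. Claim: for every $E$ with $D(E)=N$, $k_p(E)=k$, ordinary lines exist, and the corresponding $\Lambda_l$ lie in one component $c_1(E)$ of $\mathcal B_{<N}$.

*Case I: $M_0\ne M_\infty$.* By Lemma 8 and (i), the non-neutral lines form a nonempty set lying in one component. Let $l$ be neutral and ordinary, $u=\sigma_0(l)=\pm\sigma_\infty(l)$. Suppose first $l\not\equiv d_0$. Choose $w_0\in M_\infty$ with $\omega(u,w_0)=1$. The vectors $w_0$, $w_0+u$ form a basis of $M_\infty$, so they span different lines mod $p$, and one of them, $w$, has $\mathbb Qw\not\equiv d_\infty$. As $|\omega(u,w)|=1$, $(l,\mathbb Qw)$ is a good pair; and $\mathbb Qw$ is non-neutral by Lemma 8. By (ii), $\Lambda_l$ lies in the component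 of the non-neutral lines. Suppose instead $l\not\equiv d_\infty$. Choose $v_0\in M_0$ with $\omega(u,v_0)=1$, and let $v$ be one of $v_0$, $v_0+u$ with $\mathbb Qv\not\equiv d_0$. Then $(\mathbb Qv,l)$ is a good pair with $\mathbb Qv$ non-neutral by Lemma 8, and (ii) applies again.

*Case II: $M_0=M_\infty=:M$.* All lines are neutral, and $\sigma_0=\sigma_\infty$ up to sign. Lines adjacent in the Farey graph of $M$ are distinct mod $p$.

Suppose $d_0\ne d_\infty$. Then all lines are ordinary. Let $l,l'$ be adjacent; then $(l,l')$ or $(l',l)$ is good. If $l\equiv d_0$, then $l'\not\equiv d_0$ and $l\not\equiv d_\infty$, so $(l',l)$ is good. If $l\not\equiv d_0$ and $l'\not\equiv d_\infty$, then $(l,l')$ is good. If $l\not\equiv d_0$ and $l'\equiv d_\infty$, then $l\not\equiv d_\infty$ and $l'\not\equiv d_0$, so $(l',l)$ is good. Since the Farey graph is connected, (ii) gives the claim.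

Suppose $d_0=d_\infty=d$. The ordinary lines are those $\not\equiv d$. They exist, because two adjacent lines cannot both be $\equiv d$. Adjacent ordinary lines form good pairs. So by (ii) it suffices that the Farey graph stays connected when the lines $\equiv d$ are deleted. These are pairwise non-adjacent. If $n\equiv d$, put $n'=\sigma_0(n)$ and fix $v\in M$ with $\omega(n',v)=1$. The neighbors of $n$ are the lines $\mathbb Q(v+jn')$, $j\in\mathbb Z$; all are $\not\equiv d$, and consecutive ones are adjacent. So in a Farey path between ordinary lines each vertex $\equiv d$ can be replaced by a path of ordinary lines.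

**Step 2.** This step attaches the special lines that are low. Claim: if $D(E)=N$, $k_p(E)=k$ and $l$ is special and low at $E$, then $\Lambda_l\in c_1(E)$. We use induction on the positive integer $z_0(l;E)$, over all such pairs $(E,l)$.

Let $u=\sigma_0(l)=\pm\sigma_\infty(l)$. Since $l$ is neutral and low, $m_0(l)=m_\infty(l)>1$. Choose $w\in M_\infty$ with $\omega(u,w)=1$, and set $l'=\mathbb Qw$, $E^*=E(l,l')$. As $u,w$ is a basis of $M_\infty$ and $l\equiv d_\infty$, we have $l'\not\equiv d_\infty$. So $l'$ is ordinary at $E$, and $\Lambda_{l'}\in c_1(E)$. By Lemma 6(a), $D(E^*)=N$. By Lemma 7(b) with $\epsilon_0=0$, $\epsilon_\infty=1$, $k_p(E^*)=k$, so Step 1 applies to $E^*$. By Lemma 7(c), $l'\not\equiv d_0(E^*)$, so $l'$ is ordinary at $E^*$ too, and $\Lambda_{l'}\in c_1(E^*)$. Hence $c_1(E)=c_1(E^*)$.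

Now look at $l$ at $E^*$. It is low there, since $|\Lambda_l|<N$. If it is ordinary at $E^*$, then $\Lambda_l\in c_1(E^*)$. If it is special at $E^*$, then $z_0(l;E^*)=z_0(l;E)/m_0(l;E)<z_0(l;E)$ by Lemma 6(b), and by induction $\Lambda_l\in c_1(E^*)$. In both cases $\Lambda_l\in c_1(E)$.

Steps 1 and 2 prove the proposition for $E$, with $c(E)=c_1(E)$. $\square$

## 10. Bundles of level $N$ along a line of level $N$

Proposition 9 lets a path avoid a single bundle of level $N$. A path can also run through lines of level $N$, and for those we need the following.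

**Proposition 10.** If $|\Lambda|=N$ and $E,E'$ are incident with $\Lambda$ with $D(E)=D(E')=N$, then $c(E)=c(E')$.

*Proof.* Let $\Lambda\cap W=Rs$.

**Step 1: normalize so that $s\in V_E$ and $s\in V_{E'}$.** For $j\in\mathbb Z$ let $x^jE=(x^jE^0,x^jE^\infty)\in\mathcal E$. It is isomorphic to $E$ as a bundle, has $V_{x^jE}=x^jV_E$, and has the same incident lines. So $D(x^jE)=N$, $\mathrm{Low}(x^jE)=\mathrm{Low}(E)$ and $c(x^jE)=c(E)$. By Lemma 4(b), $\Lambda\cap V_E$ is generated by some $\pm x^as$. Replacing $E$ by $x^{-a}E$, we may assume $s\in V_E$; likewise $s\in V_{E'}$.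

**Step 2: moves that keep $s$ and $c$.** Let $\mathcal S$ be the set of all $E$ with $D(E)=N$ and $s\in V_E$. For $E\in\mathcal S$, $s$ generates $\Lambda\cap V_E$: a generator has the form $\pm x^as$, and $s$ is a rational multiple of it, so $a=0$. The equality $|\Lambda|=D(E)$ gives $m_0=m_\infty=1$ for the line $\mathbb Qs$. So $s=\sigma_0(\mathbb Qs)=\sigma_\infty(\mathbb Qs)$ up to sign, and by Lemma 7(a) $\mathbb Qs\equiv d_0$ and $\mathbb Qs\equiv d_\infty$. Define two moves.

The $(+)$-move: choose $w\in M_\infty$ with $\omega(s,w)=\pm1$ and put $E^+=E(\mathbb Qs,\mathbb Qw)$, so that $V_{E^+,\mathbb Q}=\mathbb Qs\oplus x\mathbb Qw$.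

The $(-)$-move: choose $v\in M_0$ with $\omega(s,v)=\pm1$ and put $E^-=x^{-1}E(\mathbb Qv,\mathbb Qs)$, so that $V_{E^-,\mathbb Q}=\mathbb Qs\oplus x^{-1}\mathbb Qv$.

By Lemma 6(a), $D(E^\pm)=N$. By Lemma 2, $s\in W\cap V_{E^\pm,\mathbb Q}=V_{E^\pm}$. So $E^\pm\in\mathcal S$. Since $s,w$ is a basis of $M_\infty$ and $s,v$ one of $M_0$, we have $\mathbb Qw\not\equiv d_\infty$ and $\mathbb Qv\not\equiv d_0$. So these lines are low at $E$ by Lemma 7(a). They are also incident with $E^+$, respectively $E^-$, and low there, because the level of a line does not depend on the bundle. Hence $c(E^\pm)=c(E)$.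

**Step 3: effect of the moves over $\mathbb Q$.** As $R/(s_1,s_2)$ is finite, where $s=(s_1,s_2)$, some nonzero integer lies in $(s_1,s_2)$, and $s$ is unimodular over $\mathbb Q[x^{\pm1}]$. Write $W_{\mathbb Q}=\mathbb Q[x^{\pm1}]s\oplus\mathbb Q[x^{\pm1}]y$. For $E\in\mathcal S$ we have $V_{E,\mathbb Q}=\langle s,g\rangle_{\mathbb Q}$, and since $s,g$ is a basis of $W_{\mathbb Q}$, after scaling $g=x^iy+fs$ with $f\in\mathbb Q[x^{\pm1}]$. In a $(+)$-move $w=\alpha g+\beta s$ with $\alpha\ne0$ and $\alpha,\beta\in\mathbb Q$. So $V_{\mathbb Q}\mathbb Q[x]=\langle s,g\rangle\mathbb Q[x]$ is replaced by $\langle s,xw\rangle\mathbb Q[x]=\langle s,xg\rangle\mathbb Q[x]$. Iterating, after $n$ moves it is $\langle s,x^ng\rangle\mathbb Q[x]$. For if $\langle s,g_n\rangle\mathbb Q[x]=\langle s,x^ng\rangle\mathbb Q[x]$, then also $\langle s,xg_n\rangle\mathbb Q[x]=\langle s,x^{n+1}g\rangle\mathbb Q[x]$. For $n$ so large that $x^nf\in\mathbb Q[x]$, this equals $\langle s,x^{i+n}y\rangle\mathbb Q[x]$. In the same way a $(-)$-move replaces $V_{\mathbb Q}\mathbb Q[x^{-1}]=\langle s,g\rangle\mathbb Q[x^{-1}]$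 by $\langle s,x^{-1}g\rangle\mathbb Q[x^{-1}]$, and after $n\gg0$ of them we have $\langle s,x^{i-n}y\rangle\mathbb Q[x^{-1}]$.

**Step 4: make the $0$-components equal.** Apply $(+)$-moves to $E$ and to $E'$, suitably many to each, so that
$$V_{E,\mathbb Q}\mathbb Q[x]=\langle s,x^iy\rangle\mathbb Q[x]=V_{E',\mathbb Q}\mathbb Q[x]$$
for a common $i$. By Step 2 this does not change $c(E)$ or $c(E')$. By Lemma 2, now $E^0=E'^0$. Comparing determinants, which must agree up to a unit of $\mathbb Q[x]$, we get $V_{E,\mathbb Q}=\langle s,x^iy+fs\rangle$ and $V_{E',\mathbb Q}=\langle s,x^iy+f's\rangle$ with this same $i$.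

**Step 5: make the $\infty$-components equal without disturbing the $0$-components.** Apply equally many $(-)$-moves to both bundles, choosing each time the same class $v\in E^0/xE^0=E'^0/xE'^0$ that completes $s(0)$ to a basis of this group. This basis condition is $\omega(s,v)=\pm1$ for both bundles, although $v$ corresponds to possibly different vectors of $V_{E,\mathbb Q}$ and $V_{E',\mathbb Q}$. By (6) the new $0$-component is $x^{-1}\{e\in E^0:e(0)\in\mathbb Qv\}$, which depends only on $E^0$ and $v$. So the $0$-components remain equal, and the same choice can be made at the next move. After $n\gg0$ moves, by Step 3 both bundles have $V_{\mathbb Q}\mathbb Q[x^{-1}]=\langle s,x^{i-n}y\rangle\mathbb Q[x^{-1}]$, so by Lemma 2 the $\infty$-components agree as well. Both sequences of moves end at the same element of $\mathcal S$. Since the moves preserve $c$, $c(E)=c(E')$. $\square$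

## 11. Descent to level one, and the proof of Theorem 1

**Proposition 11.** $\mathcal B_{\le1}$ is connected.

*Proof.* Let $N\ge2$. We claim that two vertices of $\mathcal B_{<N}$ joined by a path in $\mathcal B_{\le N}$ are joined in $\mathcal B_{<N}$. Consider a maximal run of level-$N$ vertices in the path. A bundle of level $<N$ is incident only with lines of level $<N$, so the run cannot begin or end with a line: the vertex just outside would be a bundle of level $<N$ incident with a line of level $N$. So the run has the form $E_1,\Lambda_1,E_2,\dots,\Lambda_{r-1},E_r$, preceded and followed by lines $\Lambda_a,\Lambda_b$ of level $<N$. Then $\Lambda_a\in\mathrm{Low}(E_1)$ and $\Lambda_b\in\mathrm{Low}(E_r)$, and $c(E_1)=\dots=c(E_r)$ by Proposition 10. By Proposition 9, $\Lambda_a$ and $\Lambda_b$ both lie in this component of $\mathcal B_{<N}$, so the run can be replaced by a path in $\mathcal B_{<N}$. Treat all runs this way; this proves the claim.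

Given two vertices of level $1$, join them by a finite path in $\mathcal B$ (Lemma 3) and apply the claim with $N$ the maximal level of the path, then with $N-1$, and so on down to $N=2$. $\square$

*Proof of Theorem 1.* By Propositions 11 and 5, $SL_2(R)=E_2(R)$. The four generators were obtained in Section 1. $\blacksquare$

So $SL_2(\mathbb Z[x,x^{-1}])$ is finitely generated.

## 12. Inverting further primes

**Definition.** A domain $B$ has $(*)$ if every column in $B^2$ can be moved by $E_2(B)$ to the form $(g,0)^T$. For instance, Euclidean domains have $(*)$.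

**Theorem 2.** Let $R_0=R$ and $R_j=R_{j-1}[\pi_j^{-1}]$ $(1\le j\le m)$, where $\pi_j$ is a prime element of $R_{j-1}$ and $R_{j-1}/\pi_jR_{j-1}$ has $(*)$. Then $SL_2(R_m)=E_2(R_m)$, and this group is finitely generated. For example this holds for $\mathbb Z[1/n][x^{\pm1}]$ for every $n\ge1$, and one may additionally invert any of $x-1,\ x+1,\ x^2+1,\ x^2+x+1,\ x^2-x-1$.

*Proof.* **Step 1: inverting one prime.** Let $A$ be a localization of $R$ with $SL_2(A)=E_2(A)$, let $\pi\in A$ be a prime element such that $A/\pi$ has $(*)$, and let $A'=A[\pi^{-1}]$. We show $SL_2(A')=E_2(A')$.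

The ring $A$ is a noetherian UFD of dimension at most $2$. Let $v\in A'^2$ be a unimodular column. Multiply by a power of $\pi$ to bring it into $A^2$. The gcd over $A$ of its entries is then a unit in $A'$, because the entries generate the unit ideal of $A'$. Dividing by it, we have $v=(a,b)^T\in A^2$ up to a unit of $A'$, with $\gcd(a,b)=1$ and $\pi^m\in(a,b)$ for some $m$. Primes of $A$ containing $(a,b)$ have height $2$, hence are maximal, so $A/(a,b)$ has finite length $\lambda$.

Claim: $(a,b)^T\in A'^\times E_2(A')e_1$ for all $a,b\in A$ with $\gcd(a,b)=1$ and some power $\pi^m\in(a,b)$. We use induction on $\lambda$. If $\lambda=0$, then $(a,b)^T$ is the first column of a matrix in $SL_2(A)=E_2(A)$. Let $\lambda>0$. By $(*)$ for $A/\pi$, and lifting an element of $E_2(A/\pi)$ to $E_2(A)$, which does not change the ideal $(a,b)$, we may assume $b=\pi b'$. Then $\pi\nmid a$, since $\gcd(a,b)=1$. Also $a$ is not a unit mod $\pi$: otherwise $(a,b)+\pi A=A$, hence $(a,b)+\pi^mA=A$, and with $\pi^m\in(a,b)$ this gives $(a,b)=A$, against $\lambda>0$.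 As $\pi$ is prime and $\pi\nmid a$, the sequence
$$0\to A/(a,b')\xrightarrow{\ \pi\ }A/(a,\pi b')\to A/(a,\pi)\to0$$
is exact, by the argument used for $x$ in Lemma 6(b). Since $A/(a,\pi)\ne0$, the length of $A/(a,b')$ is smaller than $\lambda$. Moreover $\gcd(a,b')=1$ and $\pi^m\in(a,\pi b')\subset(a,b')$. By induction $(a,b')^T=\eta\gamma e_1$ with $\eta\in A'^\times$, $\gamma\in E_2(A')$. With $\delta=\mathrm{diag}(1,\pi)$, which over $A'$ is invertible, fixes $e_1$ and normalizes $E_2(A')$,
$$(a,\pi b')^T=\delta(a,b')^T=\eta\,(\delta\gamma\delta^{-1})\,e_1,\qquad\delta\gamma\delta^{-1}\in E_2(A').$$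
This proves the claim. For $g\in SL_2(A')$ we thus have $ge_1=\eta\gamma e_1$ with $\eta\in A'^\times$, $\gamma\in E_2(A')$, and Lemma 1 gives $g\in E_2(A')$.

**Step 2: iteration.** Each $R_j$ is a localization of $R$. Starting from Theorem 1 and applying Step 1 repeatedly, we get $SL_2(R_m)=E_2(R_m)$.

**Step 3: finite generation.** We have $R_m=\mathbb Z[x^{\pm1},\pi_1^{\pm1},\dots,\pi_m^{\pm1}]$. Over $B=\mathbb Z[x^{\pm2},\pi_1^{\pm2},\dots,\pi_m^{\pm2}]$ it is spanned by the finitely many monomials $\mu$ in $x,\pi_1,\dots,\pi_m$ with exponents in $\{0,1\}$, and $B$ is additively spanned by squares $u^2$ of monomial units $u$. So $R_m$ is additively spanned by the elements $u^2\mu$. As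
$$\mathrm{diag}(u,u^{-1})\,e_{12}(\mu)\,\mathrm{diag}(u,u^{-1})^{-1}=e_{12}(u^2\mu)$$
and $we_{12}(r)w^{-1}=e_{21}(-r)$, the group $E_2(R_m)$ is generated by the matrices $e_{12}(\mu)$, $w$, $\mathrm{diag}(x,x^{-1})$ and $\mathrm{diag}(\pi_j,\pi_j^{-1})$. The diagonal ones lie in it by (1).

**Step 4: the examples.** Property $(*)$ passes from a domain to its localizations: clear denominators in a column by a scalar unit of the localization, then reduce. The rings
$$R/p=\mathbb F_p[x^{\pm1}],\quad R/(x\mp1)=\mathbb Z,\quad R/(x^2+1)=\mathbb Z[i],\quad R/(x^2+x+1)=\mathbb Z[e^{2\pi i/3}],\quad R/(x^2-x-1)=\mathbb Z\bigl[\tfrac{1+\sqrt5}2\bigr]$$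
are Euclidean. In the last four kinds, $x$ is already a unit in the quotient of $\mathbb Z[x]$; for instance $x(x-1)=1$ in the last one. In a localization of $R$, each of these prime elements of $R$ remains prime or becomes a unit. If it remains prime, the quotient by it is a localization of the corresponding ring in the list, so it has $(*)$. Inverting them one after another, skipping any that has already become a unit, satisfies the hypotheses. For $\mathbb Z[1/n][x^{\pm1}]$ one inverts the primes dividing $n$. $\blacksquare$
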